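\title{Elementary generation of $SL_2(\mathbb{Z}[x,x^{-1}])$}

\begin{abstract}
We prove that $SL_2(\mathbb{Z}[x,x^{-1}])$ is generated by elementary matrices, and hence by four explicit matrices; in particular it is finitely generated. The Euclidean algorithm over $\mathbb{Q}[x,x^{-1}]$ is recorded as a path in a graph whose vertices carry a positive integer, the level, which measures denominators. We push such paths down to level one, using Minkowski's theorem for a pair of unimodular lattices in the plane together with reduction modulo a prime. The result extends to localizations such as $\mathbb{Z}[1/n][x,x^{-1}]$.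
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $R=\mathbb{Z}[x,x^{-1}]$ be the ring of integral Laurent polynomials, and let $SL_2(R)$ be the group of $2\times2$ matrices of determinant $1$ with entries in $R$. Is $SL_2(R)$ a finitely generated group? We show that it is.

For a commutative ring $A$ and $a\in A$ put
\[
e_{12}(a)=\begin{pmatrix}1&a\\0&1\end{pmatrix},\qquad e_{21}(a)=\begin{pmatrix}1&0\\a&1\end{pmatrix},
\]
and let $E_2(A)$ be the subgroup of $SL_2(A)$ generated by these elementary matrices.

\begin{theorem}\label{thm:main}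
$SL_2(R)=E_2(R)$. Consequently $SL_2(R)$ is generated by
\[
e_{12}(1),\qquad e_{12}(x),\qquad w=\begin{pmatrix}0&1\\-1&0\end{pmatrix},\qquad D=\begin{pmatrix}x&0\\0&x^{-1}\end{pmatrix}.
\]
\end{theorem}

The matrices $e_{12}(r)$ form a copy of the additive group of $R$, which is not finitely generated, and this may suggest a negative answer. The unit $x$ removes this obstacle: $D^je_{12}(x^i)D^{-j}=e_{12}(x^{i+2j})$, so $E_2(R)$ is finitely generated (Lemma~\ref{lem:fg}), and it suffices to prove $SL_2(R)=E_2(R)$. Over a Euclidean ring this equality comes from running the Euclidean algorithm on the first column of a matrix, and that argument covers the quotients $R/(x-1)=\mathbb{Z}$ and $R/pR=\mathbb{F}_p[x,x^{-1}]$ as well as $\mathbb{Q}[x,x^{-1}]$. But $R$ has Krull dimension two, and division with remainder breaks down even on unimodular columns, that is, on columns whose entries generate the unit ideal. The column with entries $4$ and $2x+1$ is unimodular, since $4x^2+(1-2x)(2x+1)=1$. Over $\mathbb{Q}$ one divides, $2x+1=\frac x2\cdot 4+1$; over $\mathbb{Z}$,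 no element of $2x+1+4R$ is a monomial or zero, because both coefficients of $2x+1$ are nonzero modulo $4$. So the ring offers no evident algorithm, and neither answer is evident in advance.

The equality $SL_2=E_2$ survives certain localizations. Say that a domain $B$ \emph{has property $(*)$} if every column in $B^2$ can be moved by an element of $E_2(B)$ to a column whose second entry is $0$. Euclidean domains have this property.

\begin{theorem}\label{thm:local}
Let $R_0=R$ and $R_j=R_{j-1}[\pi_j^{-1}]$ for $1\le j\le m$, where $\pi_j$ is a prime element of $R_{j-1}$ and $R_{j-1}/\pi_jR_{j-1}$ has property $(*)$. Then $SL_2(R_m)=E_2(R_m)$, and this group is finitely generated. For example, this holds for $\mathbb{Z}[1/n][x,x^{-1}]$ for every $n\ge1$, and one may additionally invert any of $x-1$, $x+1$, $x^2+1$, $x^2+x+1$, $x^2-x-1$.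
\end{theorem}

The proof of Theorem~\ref{thm:main} accepts the denominators that the Euclidean algorithm over $\mathbb{Q}[x,x^{-1}]$ produces, and then removes them. In Section~\ref{sec:graph} we define a connected bipartite graph $\mathcal{B}$. Its vertices are rational versions of columns (\emph{points}) and of bases (\emph{planes}), and each vertex has a \emph{level}, the order of a finite group. The vertices of level one are the unimodular columns and the bases of $R^2$, and a path through vertices of level one amounts to a factorization into elementary matrices. It remains to show that a path whose ends have level less than $N$ and whose vertices have level at most $N$ can be rerouted below $N$. The tool is a move that replaces a plane $l\oplus l'$ by $l\oplus xl'$, and there are three quantities that a well-chosen move decreases: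
\begin{itemize}
\item the level itself, which is governed by two unimodular lattices $M_0,M_\infty$ in the plane (Sections~\ref{sec:levels} and~\ref{sec:lattices});
\item when the level stays $N$, the rank modulo a prime $p\mid N$ of the finite group that defines the level (Section~\ref{sec:modp});
\item when both stay the same, a local index $z_0$ at $x=0$ (Lemma~\ref{lem:move}(c)).
\end{itemize}
Section~\ref{sec:example} carries out the rerouting by hand for the column above, Section~\ref{sec:descent} does it in general, and Section~\ref{sec:local} proves Theorem~\ref{thm:local}. The objects are rank-two vector bundles on $\mathbb{P}^1_{\mathbb{Z}}$ (Remark~\ref{rem:bundle}), but we work throughout with explicit submodules of $R^2$.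

\section{Elementary matrices and three general facts}\label{sec:prelim}

Elements of $A^2$ are columns, written $(a,b)$ in the text; $e_1,e_2$ is the standard basis. Let $A$ be a commutative ring, $a\in A$, and $\varepsilon,u,v\in A^\times$. Multiplying out gives
\begin{gather}
w(\varepsilon):=e_{12}(\varepsilon)e_{21}(-\varepsilon^{-1})e_{12}(\varepsilon)=\begin{pmatrix}0&\varepsilon\\-\varepsilon^{-1}&0\end{pmatrix},\qquad w(\varepsilon)w(1)^{-1}=\operatorname{diag}(\varepsilon,\varepsilon^{-1}),\label{eq:w}\\
\operatorname{diag}(u,v)\,e_{12}(a)\operatorname{diag}(u,v)^{-1}=e_{12}(uv^{-1}a),\qquad w\,e_{12}(a)\,w^{-1}=e_{21}(-a),\label{eq:conj}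
\end{gather}
where $w=w(1)$, and $\operatorname{diag}(u,v)$ conjugates $e_{21}(a)$ to $e_{21}(u^{-1}va)$. Thus $w$ and $\operatorname{diag}(\varepsilon,\varepsilon^{-1})$ lie in $E_2(A)$, and invertible diagonal matrices normalize $E_2(A)$.

\begin{lemma}\label{lem:fg}
Let $u_1,\dots,u_r\in A^\times$, and suppose that $A$ is additively spanned by the monomials $u_1^{a_1}\cdots u_r^{a_r}$ with $a_j\in\mathbb{Z}$. Then $E_2(A)$ is generated by $w$, the matrices $\operatorname{diag}(u_j,u_j^{-1})$, and the $2^r$ matrices $e_{12}(\mu)$, where $\mu$ is a monomial with all exponents in $\{0,1\}$.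
\end{lemma}

\begin{proof}
These matrices lie in $E_2(A)$. Every monomial is $u^2\mu$ with $u$ a monomial and $\mu$ as stated, and $e_{12}(u^2\mu)$ is the conjugate of $e_{12}(\mu)$ by $\operatorname{diag}(u,u^{-1})$. Since $e_{12}(a+b)=e_{12}(a)e_{12}(b)$, we obtain all $e_{12}(a)$, and conjugation by $w$ gives all $e_{21}(a)$.
\end{proof}

For $A=R$, $r=1$, $u_1=x$ these are the four matrices of Theorem~\ref{thm:main}, so its second sentence follows from the first.

\begin{lemma}\label{lem:columns}
If every unimodular column in $A^2$ has the form $\eta\gamma e_1$ with $\eta\in A^\times$ and $\gamma\in E_2(A)$, then $SL_2(A)=E_2(A)$.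
\end{lemma}

\begin{proof}
Let $g\in SL_2(A)$. The column $ge_1$ is unimodular, so $ge_1=\eta\gamma e_1=\gamma'e_1$ with $\gamma'=\gamma\operatorname{diag}(\eta,\eta^{-1})\in E_2(A)$. Then $\gamma'^{-1}g$ fixes $e_1$ and has determinant $1$, so it equals some $e_{12}(a)$.
\end{proof}

A Euclidean domain has property $(*)$: the Euclidean algorithm moves a column to $(g,0)$ or $(0,g)$, and $w$ sends $(0,g)$ to $(g,0)$. Property $(*)$ passes from $B$ to a localization $S^{-1}B$ with $0\notin S$: if $v\in(S^{-1}B)^2$, $tv\in B^2$ with $t\in S$, and $\gamma\in E_2(B)$ moves $tv$ to $(g,0)$, then $\gamma v=(g/t,0)$. If $B$ has property $(*)$, a unimodular column is moved to $(g,0)$ with $g$ a unit, so $SL_2(B)=E_2(B)$ by Lemma~\ref{lem:columns}, and $GL_2(B)$ is generated by elementary and diagonal matrices. We use this for $\mathbb{Z}$ and for $\mathbb{Q}[x,x^{-1}]$.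

\begin{lemma}\label{lem:connected}
Let a group $G$ with generating set $S$ act on a graph, and let $C$ be a connected subgraph such that $sC$ and $C$ share a vertex for every $s\in S$. Then $\bigcup_{g\in G}gC$ is connected.
\end{lemma}

\begin{proof}
The hypothesis also holds for $s^{-1}$. If $g=s_1\cdots s_n$ with $s_i\in S\cup S^{-1}$, consecutive terms of $C,\ s_1C,\ s_1s_2C,\dots,gC$ share a vertex.
\end{proof}

\begin{lemma}\label{lem:finite}
Let $A$ be one of $\mathbb{Z}[x]$, $\mathbb{Z}[x^{-1}]$, $R$, and let $J\ne0$ be an ideal of $A$ that is not contained in $\pi A$ for any prime element $\pi$. Then $A/J$ is finite.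
\end{lemma}

\begin{proof}
The ring $A$ is a noetherian unique factorization domain of Krull dimension $2$, and in such a ring the primes of height one are principal. So every prime containing $J$ has height two and is maximal, and $A/J$ has finite length. Its composition factors are residue fields of $A$, and a field that is finitely generated as a ring is finite.
\end{proof}

\section{Points, planes and levels}\label{sec:graph}

Put $R_{\mathbb{Q}}=\mathbb{Q}[x,x^{-1}]$, $W=R^2$ and $W_{\mathbb{Q}}=R_{\mathbb{Q}}^2$. Recall that $R$ is a unique factorization domain with $R^\times=\{\pm x^i\}$, and that $R_{\mathbb{Q}}$ is a principal ideal domain with units $cx^i$, $c\in\mathbb{Q}^\times$.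

\subsection*{The graph}
A \emph{point} is a one-dimensional $\mathbb{Q}(x)$-subspace $\Lambda\subset\mathbb{Q}(x)^2$. A \emph{plane} is the $\mathbb{Q}$-span $U$ of an $R_{\mathbb{Q}}$-basis of $W_{\mathbb{Q}}$; every $\mathbb{Q}$-basis of $U$ is then an $R_{\mathbb{Q}}$-basis of $W_{\mathbb{Q}}$. A \emph{line of $U$} is a one-dimensional $\mathbb{Q}$-subspace $l\subset U$. A point $\Lambda$ and a plane $U$ are \emph{incident} if $\Lambda\cap U\ne0$. Since $U$ spans $\mathbb{Q}(x)^2$ over $\mathbb{Q}(x)$, it is not contained in $\Lambda$, so $\Lambda\cap U$ is then a line of $U$, and $l\mapsto\Lambda_l=\mathbb{Q}(x)l$ is a bijection from the lines of $U$ to the points incident with $U$. Let $\mathcal{B}$ be the bipartite graph whose vertices are the points and the planes and whose edges are the incident pairs. The planes $U$ and $x^jU$ have the same neighbors.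

\begin{proposition}\label{prop:Bconnected}
The graph $\mathcal{B}$ is connected.
\end{proposition}

\begin{proof}
The group $G=GL_2(R_{\mathbb{Q}})$ acts on $\mathcal{B}$ and is generated by elementary and diagonal matrices. Let $C$ be the path with vertices $\mathbb{Q}(x)e_1$, $\mathbb{Q}^2$, $\mathbb{Q}(x)e_2$. Each generator fixes one of the two points, so $\bigcup gC$ is connected by Lemma~\ref{lem:connected}. It contains every plane by definition. It contains every point $\Lambda$: dividing a nonzero element of $\Lambda\cap W_{\mathbb{Q}}$ by the greatest common divisor of its entries gives a unimodular column over $R_{\mathbb{Q}}$, which is $ge_1$ for some $g\in G$. As $\bigcup gC$ is a connected subgraph containing all vertices, $\mathcal{B}$ is connected.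
\end{proof}

So far the integral structure $W\subset W_{\mathbb{Q}}$ has played no role. The levels measure how far a vertex is from being integral.

\subsection*{The level of a point}
A point $\Lambda$ contains a column $s=(s_1,s_2)\in W$ with $\gcd(s_1,s_2)=1$, and any such $s$ generates $\Lambda\cap W$ over $R$: if $(f/g)s\in W$ with $f,g\in R$ coprime, then $g$ divides $s_1$ and $s_2$, so $g$ is a unit. Thus $s$ is unique up to $\pm x^i$, and by Lemma~\ref{lem:finite} we may define
\[
\operatorname{lev}(\Lambda)=\#\,R/(s_1,s_2)<\infty .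
\]
The points of level one are exactly the $\mathbb{Q}(x)s$ with $s\in W$ unimodular.

\subsection*{The level of a plane}
Let $U$ be a plane. Every element of $W_{\mathbb{Q}}$ is uniquely a finite sum $\sum_jx^ju_j$ with $u_j\in U$. Let $U[x]$ and $U[x^{-1}]$ consist of the sums over $j\ge0$ and over $j\le0$, and put
\[
E^0=W\cap U[x],\qquad E^\infty=W\cap U[x^{-1}],\qquad V=W\cap U=E^0\cap E^\infty .
\]
For $e$ in $U[x]$ or in $U[x^{-1}]$, write $e(0)$ or $e(\infty)$, respectively, for the constant term $u_0\in U$, and put
\[
M_0=\{e(0):e\in E^0\},\qquad M_\infty=\{e(\infty):e\in E^\infty\}.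
\]
The kernel of $E^0\to M_0$ is $W\cap xU[x]=xE^0$, so $M_0\cong E^0/xE^0$, and $M_\infty\cong E^\infty/x^{-1}E^\infty$. The determinant of a basis of $U$ is $cx^{i}$ with $c\in\mathbb{Q}^\times$ and $i=i(U)$ independent of the basis. Put
\[
\omega=\omega_U=x^{-i(U)}\det\colon W_{\mathbb{Q}}\times W_{\mathbb{Q}}\to R_{\mathbb{Q}} .
\]
On $U$ this is a nonzero alternating form with values in $\mathbb{Q}$. For $e,e'\in E^0$ the value $\omega(e,e')$ lies in $R\cap\mathbb{Q}[x]=\mathbb{Z}[x]$, and its constant coefficient is $\omega(e(0),e'(0))$. A \emph{lattice} in $U$ is a finitely generated subgroup that spans $U$; it is \emph{unimodular} if $\omega(a,b)=\pm1$ for a basis $a,b$. We add a subscript or an argument $U$ to these symbols when several planes are in play. Exchanging $x$ and $x^{-1}$ turns each statement about $E^0$ into one about $E^\infty$, with the same proof.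

\begin{lemma}\label{lem:structure}
Let $U$ be a plane.
\begin{itemize}
\item[(a)] There is $c\ge0$ with $x^c\mathbb{Z}[x]^2\subset E^0\subset x^{-c}\mathbb{Z}[x]^2$. Hence $E^0$ is a finitely generated $\mathbb{Z}[x]$-module with $RE^0=W$. Moreover $\mathbb{Q}E^0=U[x]$, and $E^0\cap qW=qE^0$ for every prime number $q$.
\item[(b)] The values $\omega(e,e')$ with $e,e'\in E^0$ generate the unit ideal of $\mathbb{Z}[x]$.
\item[(c)] $V$, $M_0$, $M_\infty$ are lattices in $U$ with $V\subset M_0\cap M_\infty$, and $M_0$, $M_\infty$ are unimodular.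
\end{itemize}
Statements (a) and (b) hold for $E^\infty$ with $x^{-1}$ in place of $x$.
\end{lemma}

\begin{proof}
(a) Choose $c$ such that a basis of $U$ lies in $x^{-c}\mathbb{Q}[x]^2$ and $e_1,e_2\in x^{-c}U[x]$. Then $x^c\mathbb{Z}[x]^2\subset E^0\subset W\cap x^{-c}\mathbb{Q}[x]^2=x^{-c}\mathbb{Z}[x]^2$. Every element of $W_{\mathbb{Q}}$ has a nonzero integer multiple in $W$, which gives $\mathbb{Q}E^0=U[x]$. If $qy\in U[x]$ with $y\in W$, then $y\in U[x]$.

(b) Let $J$ be the ideal in question. By (a), $JR=R$ and $J\mathbb{Q}[x]=\mathbb{Q}[x]$. Hence $J$ lies in no $\pi\mathbb{Z}[x]$ with $\pi$ prime: the first equality forces $\pi=\pm x$, and the second excludes it. Suppose that $J$ lies in a maximal ideal $\mathfrak{m}$, and let $q$ be the characteristic of the finite field $\mathbb{Z}[x]/\mathfrak{m}$. By (a), $E^0/qE^0$ embeds in $W/qW=\mathbb{F}_q[x,x^{-1}]^2$; being finitely generated and torsion-free over $\mathbb{F}_q[x]$, it is free of rank at most $2$. By Nakayama's lemma, two elements $e,e'\in E^0$ generate $E^0_{\mathfrak{m}}$ over $A=\mathbb{Z}[x]_{\mathfrak{m}}$,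 so $JA=fA$ with $f=\omega(e,e')\in\mathfrak{m}$, $f\ne0$. Some prime factor $\pi$ of $f$ lies in $\mathfrak{m}$, and then $J\subset\pi A\cap\mathbb{Z}[x]=\pi\mathbb{Z}[x]$, a contradiction.

(c) The group $M_0\cong E^0/xE^0$ is finitely generated by (a), it contains $V$, and $V$ spans $U$. If $a,b$ is a basis of $M_0$, all values of $\omega$ on $M_0$ are integer multiples of the integer $\omega(a,b)$, and by (b), read modulo $x$, they generate $\mathbb{Z}$.
\end{proof}

Rationally, $W_{\mathbb{Q}}=xU[x]\oplus U[x^{-1}]$. The level of $U$ measures the failure of this splitting over $\mathbb{Z}$. Put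
\[
H(U)=W/(xE^0+E^\infty),\qquad\operatorname{lev}(U)=\#H(U).
\]
By Lemma~\ref{lem:structure}(a), $H(U)$ is generated by finitely many $x^je_1,x^je_2$, and it is a torsion group; so it is finite. Multiplication by $x^j$ shows $\operatorname{lev}(x^jU)=\operatorname{lev}(U)$.

\begin{remark}\label{rem:bundle}
The proof of Lemma~\ref{lem:structure}(b) shows that $E^0_{\mathfrak{m}}$, which is torsion-free of rank two, has two generators; hence it is free. So $E^0$ and $E^\infty$ glue along $W$ to a rank-two vector bundle $E$ on $\mathbb{P}^1_{\mathbb{Z}}=\operatorname{Spec}\mathbb{Z}[x]\cup\operatorname{Spec}\mathbb{Z}[x^{-1}]$ that is trivial on $\mathbb{P}^1_{\mathbb{Q}}$. For this covering the \v{C}ech groups are $H^0(E)=V$ and $H^1(E(-1))=H(U)$, while $M_0$ and $M_\infty$ are the restrictions of $E$ to the sections $x=0$ and $x=\infty$, compared by means of the rational trivialization. This dictionary guides the proof but is not used in it.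
\end{remark}

\begin{lemma}\label{lem:basic}
Let $U$ be a plane.
\begin{itemize}
\item[(a)] $\operatorname{lev}(U)=[W:E^0+E^\infty]\cdot[M_0:V]$.
\item[(b)] $\operatorname{lev}(U)=1$ if and only if $U$ is spanned by an $R$-basis of $W$. In that case every $\mathbb{Z}$-basis of $V$ is an $R$-basis of $W$.
\item[(c)] If $l$ is a line of $U$ and $s$ generates the group $l\cap V=l\cap W$, then $s$ generates $\Lambda_l\cap W$ over $R$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) We have $(E^0+E^\infty)/(xE^0+E^\infty)\cong E^0/\bigl(E^0\cap(xE^0+E^\infty)\bigr)=E^0/(xE^0+V)\cong M_0/V$.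

(b) If $\operatorname{lev}(U)=1$, then $V=M_0$ by (a), so a basis of $V$ has determinant $\pm x^{i(U)}$, a unit of $R$. Conversely, if $U$ is spanned by an $R$-basis $v_1,v_2$ of $W$, then $E^0=\mathbb{Z}[x]v_1+\mathbb{Z}[x]v_2$ and $E^\infty=\mathbb{Z}[x^{-1}]v_1+\mathbb{Z}[x^{-1}]v_2$, so $xE^0+E^\infty=W$.

(c) As $s$ is part of an $R_{\mathbb{Q}}$-basis of $W_{\mathbb{Q}}$, the greatest common divisor of its entries in $R$ is a unit of $R_{\mathbb{Q}}$, so we may take it to be an integer $n\ge1$. Then $s/n\in l\cap W$, so $n=1$.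
\end{proof}

For an integer $N$ let $\mathcal{B}_{<N}$ and $\mathcal{B}_{\le N}$ be the full subgraphs of $\mathcal{B}$ on the vertices of level $<N$ and $\le N$. The heart of the paper is the following statement, proved in Section~\ref{sec:descent}.

\begin{theorem}\label{thm:descent}
The graph $\mathcal{B}_{\le1}$ is connected.
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:main}, assuming Theorem~\ref{thm:descent}]
Let $T$ be the set of points $\mathbb{Q}(x)\gamma e_1$ with $\gamma\in E_2(R)$. We claim: if $U$ has level one and $\Lambda,\Lambda'$ are incident with $U$, then $\Lambda\in T$ implies $\Lambda'\in T$.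

Let $\Lambda=\mathbb{Q}(x)\gamma e_1$, and let $s$ generate $\Lambda\cap V$. Both $s$ and $\gamma e_1$ generate $\Lambda\cap W$, by Lemma~\ref{lem:basic}(c), so $s=\varepsilon\gamma e_1$ with $\varepsilon\in R^\times$. Complete $s$ to a $\mathbb{Z}$-basis $s,t$ of $V$. By Lemma~\ref{lem:basic}(b) it is an $R$-basis of $W$, so the matrix $(s\,|\,t)$ with columns $s,t$ satisfies
\[
\gamma^{-1}(s\,|\,t)=\begin{pmatrix}\varepsilon&c\\0&\varepsilon'\end{pmatrix}=\varepsilon\,e_{12}(c\varepsilon'^{-1})\,\delta,\qquad\delta=\operatorname{diag}(1,\varepsilon^{-1}\varepsilon'),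
\]
with $c\in R$ and $\varepsilon'\in R^\times$. The point $\Lambda'$ is spanned by $as+bt$ for some coprime integers $a,b$. Choose $\kappa\in SL_2(\mathbb{Z})=E_2(\mathbb{Z})$ with first column $(a,b)$. Since $\delta^{-1}e_1=e_1$,
\[
as+bt=(s\,|\,t)\kappa e_1=\varepsilon\,\gamma\,e_{12}(c\varepsilon'^{-1})\,(\delta\kappa\delta^{-1})\,e_1 ,
\]
and $\delta\kappa\delta^{-1}\in E_2(R)$. This proves the claim.

By Theorem~\ref{thm:descent}, every point of level one is joined to $\mathbb{Q}(x)e_1\in T$ by a path in $\mathcal{B}_{\le1}$, so it lies in $T$. Let $v\in W$ be unimodular. Then $\mathbb{Q}(x)v=\mathbb{Q}(x)\gamma e_1$ with $\gamma\in E_2(R)$, and both $v$ and $\gamma e_1$ generate the intersection of this point with $W$, so $v=\eta\gamma e_1$ with $\eta\in R^\times$. Lemma~\ref{lem:columns} gives $SL_2(R)=E_2(R)$, and Lemma~\ref{lem:fg} gives the generators.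
\end{proof}

\section{An example: the column $(4,2x+1)$}\label{sec:example}

Let $p$ be a prime and let $U=e_{21}(x/p)\mathbb{Q}^2$, with basis $u_1=(1,x/p)$, $u_2=(0,1)$. Here $i(U)=0$ and $\omega(u_1,u_2)=1$. A column $(f,h)\in W$ equals $fu_1+(h-xf/p)u_2$. Hence $E^0=\mathbb{Z}[x]^2$, while $E^\infty$ is additively spanned by $(p,x)$, the $x^{-j}e_1$ with $j\ge1$ and the $x^{-j}e_2$ with $j\ge0$. So $H(U)\cong\mathbb{Z}/p$, generated by $e_1$, and $\operatorname{lev}(U)=p$. Taking constant terms of $e_1=u_1-\frac xpu_2$, $(p,x)=pu_1$ and $x^{-1}e_1=x^{-1}u_1-\frac1pu_2$, we find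
\[
M_0=\mathbb{Z}u_1+\mathbb{Z}u_2,\qquad M_\infty=\mathbb{Z}\,pu_1+\mathbb{Z}\,\tfrac1pu_2,\qquad V=\mathbb{Z}\,pu_1+\mathbb{Z}u_2 .
\]
The points incident with $U$ are spanned by $s=apu_1+bu_2=(pa,ax+b)$ with $a,b$ coprime integers. If $\alpha a+\beta b=1$, then $a(\alpha-\beta x)\equiv1$ modulo $ax+b$, so $R/(pa,ax+b)=\mathbb{F}_p[x,x^{-1}]/(ax+b)$. The level is $p$ if $p\nmid ab$ and $1$ otherwise. Observe that the level is smaller than $\operatorname{lev}(U)$ exactly when $s$ is divisible in $M_0$ (the case $p\mid b$) or in $M_\infty$ (the case $p\mid a$).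

Now let $p=2$. The division $2x+1=\frac x2\cdot4+1$ over $\mathbb{Q}$ says that $(4,2x+1)=4u_1+u_2$, so it yields the path
\[
\mathbb{Q}(x)(4,2x+1)\ \text{ --- }\ U\ \text{ --- }\ \mathbb{Q}(x)(0,1)
\]
of levels $1,2,1$. We want to avoid $U$. Let $l'=\mathbb{Q}(4u_1+u_2)$ and $l''=\mathbb{Q}u_2$ be the two lines, and introduce a third line $l=\mathbb{Q}u_1$, whose point $\mathbb{Q}(x)(2,x)$ also has level one. The plane $l\oplus l'$ is $U$ itself, but $l\oplus xl'$ is another plane incident with $\Lambda_l$ and $\Lambda_{l'}$. It is spanned by $(2,x)$ and $(4x,2x^2+x)$, and half their sum is the integral column $(1+2x,x^2+x)$. As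
\[
\det\begin{pmatrix}2&1+2x\\x&x^2+x\end{pmatrix}=x,
\]
the plane $l\oplus xl'$ has level one by Lemma~\ref{lem:basic}(b). The plane $l\oplus xl''$ is spanned by $(2,x)$ and $(0,x)$, hence by $(1,0)$ and $(0,x)$, and has level one as well. We have found a path in $\mathcal{B}_{\le1}$:
\[
\Lambda_{l'}\ \text{ --- }\ l\oplus xl'\ \text{ --- }\ \Lambda_l\ \text{ --- }\ l\oplus xl''\ \text{ --- }\ \Lambda_{l''}.
\]

Why this $l$? The generator of $l\cap M_0$ is $u_1$, the generators of $l'\cap M_\infty$ and $l''\cap M_\infty$ are $2u_1+\frac12u_2$ and $\frac12u_2$, and $\omega(u_1,2u_1+\frac12u_2)=\omega(u_1,\frac12u_2)=\frac12$. Lemma~\ref{lem:move}(b) states that this number is the factor by which the level changes. Within one unimodular lattice, $\omega$ takes integer values; values strictly between $0$ and $1$ occur only because $M_0\ne M_\infty$, that is, because $R$ provides two ends $x=0$ and $x=\infty$ that see different lattices.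

\section{How levels compare}\label{sec:levels}

Let $U$ be a plane and $l$ a line of $U$. Let $\sigma_0(l)$, $\sigma_\infty(l)$, $s$ be generators, defined up to sign, of the groups $l\cap M_0$, $l\cap M_\infty$, $l\cap V$, and write $s=\pm m_0\sigma_0(l)=\pm m_\infty\sigma_\infty(l)$ with integers $m_0=m_0(l)\ge1$ and $m_\infty=m_\infty(l)\ge1$. A primitive vector $\sigma$ of a unimodular lattice $M$ is part of a basis, so $\omega(\sigma,M)=\mathbb{Z}$; and if $v\in M$ has $\omega(\sigma,v)=\pm1$, then $\sigma,v$ is a basis of $M$.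

To compare the level of $U$ with that of $\Lambda_l$, we project $W$ along $s$ by means of $\omega(s,\cdot)$; this turns the modules into ideals.

\begin{lemma}\label{lem:pointplane}
The ideals $I_0=\omega(s,E^0)\subset\mathbb{Z}[x]$ and $I_\infty=\omega(s,E^\infty)\subset\mathbb{Z}[x^{-1}]$ have finite index, and
\[
z_0=\frac{[\mathbb{Z}[x]:I_0]}{\operatorname{lev}(\Lambda_l)},\qquad z_\infty=\frac{[\mathbb{Z}[x^{-1}]:I_\infty]}{\operatorname{lev}(\Lambda_l)}
\]
are positive integers. We have $I_0+x\mathbb{Z}[x]=(m_0,x)$; moreover $z_0=1$ if and only if $m_0=1$, and $z_\infty=1$ if and only if $m_\infty=1$. Finally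
\[
\operatorname{lev}(U)=\operatorname{lev}(\Lambda_l)\,z_0\,z_\infty .
\]
In particular $\operatorname{lev}(\Lambda_l)\le\operatorname{lev}(U)$, with equality if and only if $m_0=m_\infty=1$.
\end{lemma}

\begin{proof}
Let $\varphi=\omega(s,\cdot)\colon W\to R$ and $s=(s_1,s_2)$. The image of $\varphi$ is $I=(s_1,s_2)$, of index $\operatorname{lev}(\Lambda_l)$, and its kernel is $\Lambda_l\cap W=Rs$, by Lemma~\ref{lem:basic}(c). Since $RE^0=W$, we have $I_0R=I$. The ideal $I_0$ contains the nonzero integer $\omega(s,v)$ for $v\in V\setminus l$. If $I_0\subset\pi\mathbb{Z}[x]$ with $\pi$ prime, then $\pi$ divides this integer, so it is a prime number up to sign, and it divides $s_1$ and $s_2$, which is impossible. So $A=\mathbb{Z}[x]/I_0$ is finite by Lemma~\ref{lem:finite}.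

A finite commutative ring is a product of local rings, in each of which $x$ is nilpotent or invertible. So $A=A'\times A''$ with $x$ nilpotent in $A'$ and invertible in $A''$, and $A''=A[x^{-1}]=R/I$. Thus $z_0=\#A'$. The constant coefficients of the elements of $I_0$ form the group $\omega(s,M_0)=m_0\mathbb{Z}$, so $I_0+x\mathbb{Z}[x]=(m_0,x)$ and $A'/xA'=A/xA=\mathbb{Z}/m_0$. As $x$ is nilpotent in $A'$, we have $A'=xA'$ only if $A'=0$. Hence $z_0=1$ if and only if $m_0=1$. The same argument applies at $\infty$.

Since $s\in V$, we have $Rs=x\mathbb{Z}[x]s+\mathbb{Z}[x^{-1}]s\subset xE^0+E^\infty$, so $\varphi$ induces an isomorphism $H(U)\cong I/(xI_0+I_\infty)$. From $R=x\mathbb{Z}[x]\oplus\mathbb{Z}[x^{-1}]$ we get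
\[
\operatorname{lev}(\Lambda_l)\operatorname{lev}(U)=[R:I]\,[I:xI_0+I_\infty]=[\mathbb{Z}[x]:I_0]\,[\mathbb{Z}[x^{-1}]:I_\infty]=\operatorname{lev}(\Lambda_l)^2z_0z_\infty .\qedhere
\]
\end{proof}

For lines $l,l'$ of $U$ put
\[
[l,l']=|\omega(\sigma_0(l),\sigma_\infty(l'))|\in\mathbb{Q}_{\ge0},
\]
which vanishes only for $l=l'$ and is not symmetric in general. For $l\ne l'$ the \emph{move} at $(l,l')$ replaces $U=l\oplus l'$ by the plane
\[
U(l,l')=l\oplus xl' .
\]
It is incident with $\Lambda_l$ and $\Lambda_{l'}$, and the corresponding lines of $U(l,l')$ are $l$ and $xl'$.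

\begin{lemma}\label{lem:move}
Let $l\ne l'$ be lines of $U$ and $U^*=U(l,l')$.
\begin{itemize}
\item[(a)] $E^0_{U^*}=\{e\in E^0:e(0)\in l\}$ and $E^\infty_{U^*}=x\{e\in E^\infty:e(\infty)\in l'\}$.
\item[(b)] $\operatorname{lev}(U^*)=\operatorname{lev}(U)\cdot[l,l']$.
\item[(c)] $z_0(l;U^*)=z_0(l;U)/m_0(l;U)$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Since $U=l\oplus l'$, we have $U^*[x]=l+xU[x]$ and $U^*[x^{-1}]=x\bigl(l'+x^{-1}U[x^{-1}]\bigr)$. Intersect with $W$.

(b) Put $F^0=E^0_{U^*}$, $F^\infty=x^{-1}E^\infty_{U^*}$, $\sigma=\sigma_0(l)$, $\sigma'=\sigma_\infty(l')$. Multiplication by $x^{-1}$ gives $\operatorname{lev}(U^*)=[W:F^0+F^\infty]$. By (a), the maps $e\mapsto\omega(\sigma,e(0))$ and $e\mapsto\omega(\sigma',e(\infty))$ identify $E^0/F^0$ and $E^\infty/F^\infty$ with $\mathbb{Z}$. The surjection $E^0\oplus E^\infty\to E^0+E^\infty$, $(e,e')\mapsto e-e'$, has kernel $\{(v,v):v\in V\}$, so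
\[
(E^0+E^\infty)/(F^0+F^\infty)\cong\mathbb{Z}^2/\psi(V),\qquad\psi(v)=\bigl(\omega(\sigma,v),\omega(\sigma',v)\bigr).
\]
For a basis $v_1,v_2$ of $V$ we have
\[
\omega(\sigma,v_1)\omega(\sigma',v_2)-\omega(\sigma,v_2)\omega(\sigma',v_1)=\omega(\sigma,\sigma')\,\omega(v_1,v_2);
\]
indeed both sides are alternating bilinear in $(\sigma,\sigma')$ and in $(v_1,v_2)$, and they agree for $(\sigma,\sigma')=(v_1,v_2)$. As $M_0$ is unimodular, $|\omega(v_1,v_2)|=[M_0:V]$. Hence $\operatorname{lev}(U^*)=[W:E^0+E^\infty]\cdot[l,l']\cdot[M_0:V]$, and Lemma~\ref{lem:basic}(a) concludes.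

(c) The generator $s$ of $l\cap W$ is the same for $U$ and $U^*$, and $\omega_{U^*}=x^{-1}\omega_U$. For $e\in E^0$, the condition $e(0)\in l$ means that $\omega_U(s,e)$ has constant coefficient $0$. So the ideal $I_0^*$ attached to $(l;U^*)$ is $x^{-1}(I_0\cap x\mathbb{Z}[x])=\{f\in\mathbb{Z}[x]:xf\in I_0\}$, and the sequence
\[
0\to\mathbb{Z}[x]/I_0^*\xrightarrow{\ x\ }\mathbb{Z}[x]/I_0\to\mathbb{Z}[x]/(m_0,x)\to0
\]
is exact by Lemma~\ref{lem:pointplane}. Compare orders and divide by $\operatorname{lev}(\Lambda_l)$.
\end{proof}

\section{Two unimodular lattices}\label{sec:lattices}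

By Lemma~\ref{lem:move}(b), a move lowers the level when $0<[l,l']<1$. We determine which lines can be connected through such pairs. This section concerns only a two-dimensional $\mathbb{Q}$-vector space $U$ with a nonzero alternating form $\omega$ and two unimodular lattices $M_0,M_\infty$.

For a line $l$ define $\rho(l)\in\mathbb{Q}_{>0}$ by $\sigma_\infty(l)=\pm\rho(l)\sigma_0(l)$; for a plane, $\rho(l)=m_0(l)/m_\infty(l)$. Call $l$ \emph{$0$-short} if $\rho(l)>1$, \emph{$\infty$-short} if $\rho(l)<1$, and \emph{neutral} if $\rho(l)=1$. Two lines $l,l'$ are \emph{linked} if $0<[l,l']<1$ or $0<[l',l]<1$. Since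
\[
\omega(\sigma_0(l),M_\infty)=\rho(l)^{-1}\mathbb{Z},\qquad\omega(M_0,\sigma_\infty(l'))=\rho(l')\mathbb{Z},
\]
the inequality $0<[l,l']<1$ forces $l$ to be $0$-short and $l'$ to be $\infty$-short. So neutral lines are linked to nothing. The next lemma says that there is no other obstruction.

The \emph{Farey graph} of a unimodular lattice $M$ has the lines of $U$ as vertices, two lines being adjacent if their primitive vectors form a basis of $M$. It is connected: identify $M$ with $\mathbb{Z}^2$ and apply Lemma~\ref{lem:connected} to $SL_2(\mathbb{Z})=E_2(\mathbb{Z})$, which is transitive on lines, and to the edge $\{\mathbb{Q}e_1,\mathbb{Q}e_2\}$, one end of which is fixed by each elementary matrix. If $u,v$ is a basis of $M$, the neighbors of $\mathbb{Q}u$ are the lines $\mathbb{Q}(v+ju)$, $j\in\mathbb{Z}$, and consecutive ones are adjacent.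

\begin{lemma}\label{lem:lattices}
Suppose $M_0\ne M_\infty$.
\begin{itemize}
\item[(a)] Non-neutral lines exist, and any two of them are joined by a chain of lines in which consecutive lines are linked.
\item[(b)] If $l$ is neutral and $y\in M_0\cup M_\infty$ satisfies $\omega(\sigma_0(l),y)=\pm1$, then $\mathbb{Q}y$ is not neutral.
\end{itemize}
\end{lemma}

\begin{proof}
Let $\mathcal{F}$ be the Farey graph of $M_0$. We follow paths in $\mathcal{F}$ and examine the three types of vertices. Call two lines \emph{chained} if they are equal or joined by a chain as in (a).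

\emph{An $\infty$-short line $l$ is linked to all of its $\mathcal{F}$-neighbors, and these are $0$-short.} If $l'$ is a neighbor, then $[l',l]=\rho(l)\,|\omega(\sigma_0(l'),\sigma_0(l))|=\rho(l)\in(0,1)$.

\emph{The $\mathcal{F}$-neighbors of a neutral line $l$ are $0$-short and mutually chained, and (b) holds.} Let $u=\sigma_0(l)=\pm\sigma_\infty(l)$, and choose $v\in M_0$ and $y\in M_\infty$ with $\omega(u,v)=\omega(u,y)=1$. Then $y=v+\tau u$ with $\tau\in\mathbb{Q}$, and $\tau\notin\mathbb{Z}$, since otherwise $M_\infty=\mathbb{Z}u+\mathbb{Z}y=\mathbb{Z}u+\mathbb{Z}v=M_0$. The vectors $v_j=v+ju$ and $y_i=y+iu$ are primitive in $M_0$ and $M_\infty$, respectively, and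
\[
[\mathbb{Q}v_j,\mathbb{Q}y_i]=|\omega(v_j,y_i)|=|\tau+i-j| .
\]
With $n=-\lceil\tau\rceil$, this number lies in $(0,1)$ exactly when $i-j\in\{n,n+1\}$. So every $\mathbb{Q}v_j$ is $0$-short, every $\mathbb{Q}y_i$ is $\infty$-short, and $\mathbb{Q}y_{j+n+1}$ is linked to both $\mathbb{Q}v_j$ and $\mathbb{Q}v_{j+1}$. The vectors in (b) are the $\pm v_j$ and $\pm y_i$.

\emph{Two $\mathcal{F}$-adjacent $0$-short lines $l_1,l_2$ are linked to a common line.} Take coordinates $(X,Y)$ with $\sigma_0(l_1)=(1,0)$ and $\sigma_0(l_2)=(0,1)$, so that $\omega=\pm\det$ and $M=M_\infty$ has covolume $1$ in $\mathbb{R}^2$. As $\rho(l_i)>1$, a nonzero point of $M$ on an axis has a coordinate of absolute value greater than $1$. We claim that $M$ has a nonzero point in the open square $|X|<1$, $|Y|<1$. Minkowski's theorem says that a convex set symmetric about the origin and of area greater than $4$ contains a nonzero point of a lattice of covolume $1$; the square has area exactly $4$, so the boundary needs an argument. Apply the theorem to the rectangles $|X|<1+\frac1n$, $|Y|<1$.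 Only finitely many points of $M$ lie in the largest one, so some nonzero point lies in infinitely many of them and satisfies $|X|\le1$, $|Y|<1$. Exchanging the coordinates, some nonzero point satisfies $|X|<1$, $|Y|\le1$. If the claim fails, these points are, up to sign, $(1,b)$ and $(a,1)$ with $|a|,|b|<1$, and $a,b\ne0$ by the remark about the axes. Their determinant $1-ab$ is an integer because $M$ is unimodular, which contradicts $0<|ab|<1$.

So let $l'$ be the line through a nonzero point of $M$ in the open square. The vector $\sigma_\infty(l')=(X',Y')$ lies in the square too, and not on an axis. Then $[l_1,l']=|Y'|$ and $[l_2,l']=|X'|$ lie in $(0,1)$.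

\emph{Conclusion.} All $\mathcal{F}$-neighbors of a line that is not $0$-short are $0$-short, so $0$-short lines exist. Consider an $\mathcal{F}$-path between two $0$-short lines. Consecutive $0$-short vertices are chained by the third step. A vertex that is not $0$-short lies between two $0$-short vertices, and these are chained by the first or the second step. So all $0$-short lines are chained, and every $\infty$-short line is linked to one of them.
\end{proof}

\section{Reduction modulo a prime}\label{sec:modp}

Linking says nothing about neutral lines, and if $M_0=M_\infty$ no move lowers the level, since then all $[l,l']$ are integers. This does happen at levels greater than one.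

\begin{example}\label{ex:neutral}
Let $p$ be a prime and $U=e_{21}\bigl((x+x^{-1})/p\bigr)\mathbb{Q}^2$, with basis $u_1=(1,(x+x^{-1})/p)$, $u_2=(0,1)$. As in Section~\ref{sec:example}, write $(f,h)=fu_1+\bigl(h-(x+x^{-1})f/p\bigr)u_2$. Then $E^0$ is additively spanned by $(p,x^{-1})=pu_1-xu_2$, the $x^je_1$ with $j\ge1$ and the $x^je_2$ with $j\ge0$, and $E^\infty$ is obtained by exchanging $x$ and $x^{-1}$, which fixes $u_1$ and $u_2$. Since $xe_1$ has constant term $-\frac1pu_2$, we get $M_0=M_\infty=\mathbb{Z}\,pu_1+\mathbb{Z}\,\frac1pu_2$. The group $xE^0+E^\infty$ is spanned by all $x^je_2$, the $x^je_1$ with $j\ne0,1$, and $pe_1$, $pxe_1$, so $H(U)\cong(\mathbb{Z}/p)^2$.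
\end{example}

We therefore need moves that preserve the level and decrease a finer invariant. Fix a prime $p$, put $\mathbb{F}=\mathbb{F}_p$, and for a plane $U$ let
\[
k(U)=\dim_{\mathbb{F}}H(U)/pH(U),
\]
so that $k(U)\ge1$ if and only if $p\mid\operatorname{lev}(U)$. Let $\bar W=W/pW=\mathbb{F}[x,x^{-1}]^2$ and let $\bar E^0,\bar E^\infty$ be the images of $E^0,E^\infty$ in $\bar W$. Then $H(U)/pH(U)=\bar W/(x\bar E^0+\bar E^\infty)$. By Lemma~\ref{lem:structure}(a), $\bar E^0=E^0/pE^0$, so $\bar E^0/x\bar E^0=M_0/pM_0$, and in the same way $\bar E^\infty/x^{-1}\bar E^\infty=M_\infty/pM_\infty$. In the language of Remark~\ref{rem:bundle}, $k(U)$ records the splitting type $O(k)\oplus O(-k)$ of the bundle on the fiber over $p$; the next lemma is the part of this statement that we need.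

An \emph{axis} is a submodule $L=\mathbb{F}[x,x^{-1}]f\subset\bar W$ with $f$ unimodular. Every nonzero element of $\bar W$ lies on exactly one axis: divide it by the greatest common divisor of its entries. We use the following fact: a finitely generated $\mathbb{F}[x]$-submodule of $\mathbb{F}[x,x^{-1}]$ that generates $\mathbb{F}[x,x^{-1}]$ as an ideal equals $x^a\mathbb{F}[x]$ for some $a$, because it is cyclic and its generator is a unit of $\mathbb{F}[x,x^{-1}]$. Each element of $L$ is moved into $\bar E^0$ by a power of $x$, so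
\[
\bar E^0\cap L=x^a\mathbb{F}[x]f,\qquad\bar E^\infty\cap L=x^{a'}\mathbb{F}[x^{-1}]f
\]
for some $a,a'\in\mathbb{Z}$. Put $\deg_U(L)=a'-a$; it does not depend on the choice of $f$.

\begin{lemma}\label{lem:axis}
If $\deg_U(L)\ge0$, then $\deg_U(L)=k(U)$. There is an axis with $\deg_U(L)\ge0$. If $k(U)\ge1$, this axis is unique and contains $\bar E^0\cap\bar E^\infty$.
\end{lemma}

\begin{proof}
Let $\kappa=\deg_U(L)\ge0$. Choose $g\in\bar W$ with $\det(f,g)=1$ and identify $\bar W/L$ with $\mathbb{F}[x,x^{-1}]g$. The images of $\bar E^0$ and $\bar E^\infty$ in $\bar W/L$ are $x^b\mathbb{F}[x]g$ and $x^{b'}\mathbb{F}[x^{-1}]g$ for some $b,b'$. So $\bar E^0$ has an $\mathbb{F}[x]$-basis $x^af$, $x^bg+hf$, and the values of $\omega$ on $\bar E^0$ generate $x^{a+b-i(U)}\mathbb{F}[x]$. By Lemma~\ref{lem:structure}(b), $a+b=i(U)$, and in the same way $a'+b'=i(U)$. Hence $b'=b-\kappa$. Since $a'\ge a$, every $x^jf$ lies in $x\bar E^0$ or in $\bar E^\infty$, so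
\[
\bar W/(x\bar E^0+\bar E^\infty)\cong\mathbb{F}[x,x^{-1}]\big/\bigl(x^{b+1}\mathbb{F}[x]+x^{b-\kappa}\mathbb{F}[x^{-1}]\bigr),
\]
which has dimension $\kappa$.

An axis has degree $\ge0$ if and only if it contains a nonzero element of $\bar E^0\cap\bar E^\infty$. Such elements exist: a primitive vector of $V=W\cap U$ is not in $pW$. If $\kappa\ge1$, then $x^b\mathbb{F}[x]\cap x^{b-\kappa}\mathbb{F}[x^{-1}]=0$, so $\bar E^0\cap\bar E^\infty\subset L$. Any other axis of degree $\ge0$ then shares a nonzero element with $L$ and equals $L$.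
\end{proof}

Suppose $k(U)\ge1$, let $L=L(U)$ be this axis, and let $d_0\subset M_0/pM_0$ and $d_\infty\subset M_\infty/pM_\infty$ be the images of $\bar E^0\cap L$ and $\bar E^\infty\cap L$. They are spanned by the classes of $x^af$ and $x^{a'}f$, and these classes are nonzero since $x^{a-1}f\notin\bar E^0$ and $x^{a'+1}f\notin\bar E^\infty$. For a line $l$ of $U$ write $l\equiv d_0$ if $\sigma_0(l)$ modulo $p$ spans $d_0$, and $l\equiv d_\infty$ if $\sigma_\infty(l)$ modulo $p$ spans $d_\infty$. If $\sigma_0(l),\sigma_0(l')$ is a basis of $M_0$, at most one of $l,l'$ is $\equiv d_0$; the same holds for $M_\infty$ and $d_\infty$.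

\begin{lemma}\label{lem:modp}
Let $k=k(U)\ge1$.
\begin{itemize}
\item[(a)] If $l\not\equiv d_0$, then $p\mid m_0(l)$. If $l\not\equiv d_\infty$, then $p\mid m_\infty(l)$.
\item[(b)] Let $l\ne l'$ and $U^*=U(l,l')$. Put $\epsilon_0=1$ if $l\not\equiv d_0$ and $\epsilon_0=0$ otherwise; put $\epsilon_\infty=1$ if $l'\not\equiv d_\infty$ and $\epsilon_\infty=0$ otherwise. Then $k(U^*)=k+1-\epsilon_0-\epsilon_\infty$.
\item[(c)] If in (b) $l\equiv d_0(U)$, then $k(U^*)\ge1$ and the line $xl'$ of $U^*$ satisfies $xl'\not\equiv d_0(U^*)$.
\end{itemize}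
\end{lemma}

\begin{proof}
(a) The generator $s$ of $l\cap V$ reduces into $\bar E^0\cap\bar E^\infty\subset L$. So $m_0\sigma_0(l)$ modulo $p$ lies in $d_0$ and $m_\infty\sigma_\infty(l)$ modulo $p$ lies in $d_\infty$, while $\sigma_0(l)\notin pM_0$ and $\sigma_\infty(l)\notin pM_\infty$.

(b) Let $e\in E^0$ with $e(0)=\sigma_0(l)$. By Lemma~\ref{lem:move}(a), $E^0_{U^*}=\mathbb{Z}e+xE^0$, so $x\bar E^0\subset\bar E^0_{U^*}\subset\bar E^0$ and $\bar E^0_{U^*}$ is the preimage of the span of $\sigma_0(l)$ in $M_0/pM_0$. It contains $x^af$ if and only if $l\equiv d_0$, so $\bar E^0_{U^*}\cap L=x^{a+\epsilon_0}\mathbb{F}[x]f$. The same reasoning applied to $x^{-1}E^\infty_{U^*}$ gives $\bar E^\infty_{U^*}\cap L=x^{1+a'-\epsilon_\infty}\mathbb{F}[x^{-1}]f$. Thus $\deg_{U^*}(L)=k+1-\epsilon_0-\epsilon_\infty\ge k-1\ge0$, and Lemma~\ref{lem:axis} applies.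

(c) Here $\epsilon_0=0$, so $k(U^*)=\deg_{U^*}(L)\ge k\ge1$, $L(U^*)=L$, and $d_0(U^*)$ is spanned by the class of $x^af$. Let $e^*\in E^0_{U^*}$ have constant term $\sigma_0(xl';U^*)$ with respect to $U^*$. Then $e^*\in xl'+xU^*[x]\subset xU[x]$, so $e^*\in xE^0$. If $xl'\equiv d_0(U^*)$, then $x^af\in\mathbb{F}\bar e^*+x\bar E^0_{U^*}\subset x\bar E^0$, contradicting $x^{a-1}f\notin\bar E^0$.
\end{proof}

In Example~\ref{ex:neutral}, the axis $L=\mathbb{F}[x,x^{-1}]e_2$ meets $\bar E^0$ in $x^{-1}\mathbb{F}[x]e_2$ and $\bar E^\infty$ in $x\mathbb{F}[x^{-1}]e_2$, so its degree is $2=k(U)$, and $d_0=d_\infty$ is spanned by $pu_1$. For $l=\mathbb{Q}u_2$ and $l'=\mathbb{Q}(pu_1+\frac1pu_2)$ we have $[l,l']=1$ and $\epsilon_0=\epsilon_\infty=1$, so the move keeps the level $p^2$ and replaces $(\mathbb{Z}/p)^2$ by a cyclic group.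

\section{Descent}\label{sec:descent}

Fix $N\ge2$ and a prime $p\mid N$, and use the notation of Section~\ref{sec:modp}; a plane of level $N$ has $k(U)\ge1$. For a plane $U$ of level $N$, call a line $l$ of $U$ \emph{low} if $\operatorname{lev}(\Lambda_l)<N$, and let $\operatorname{Low}(U)$ be the set of points $\Lambda_l$ with $l$ low. By Lemma~\ref{lem:pointplane}, $l$ is low if and only if $m_0(l)>1$ or $m_\infty(l)>1$. Being in $\operatorname{Low}(U)$ is a condition on the point alone once it is incident with $U$; this is what lets us pass information from one plane to the next.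

A path in $\mathcal{B}_{\le N}$ enters level $N$ through a plane and leaves it through a plane. Proposition~\ref{prop:A} handles a single plane of level $N$, and Proposition~\ref{prop:B} handles two such planes that meet in a point of level $N$.

\begin{proposition}\label{prop:A}
If $\operatorname{lev}(U)=N$, then $\operatorname{Low}(U)$ is nonempty and lies in one connected component $c(U)$ of $\mathcal{B}_{<N}$.
\end{proposition}

\begin{proof}
We use induction on $k(U)$. Fix $k\ge1$ and assume the proposition for all planes $U'$ of level $N$ with $k(U')<k$; for $k=1$ there are none. Let $\mathcal{P}$ be the set of planes $U$ with $\operatorname{lev}(U)=N$ and $k(U)=k$. For low lines $l,l'$ of $U\in\mathcal{P}$ write $l\sim l'$ if $\Lambda_l$ and $\Lambda_{l'}$ lie in the same component of $\mathcal{B}_{<N}$. There are two basic sources of this relation.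

(i) \emph{Linked lines $l,l'$ are low, and $l\sim l'$.} Say $0<[l,l']<1$. Then $U(l,l')$ has level less than $N$ by Lemma~\ref{lem:move}(b), and it is incident with $\Lambda_l$ and $\Lambda_{l'}$, which have level less than $N$ by Lemma~\ref{lem:pointplane}.

(ii) Call $(l,l')$ a \emph{good pair} if $[l,l']=1$, $l\not\equiv d_0$ and $l'\not\equiv d_\infty$. \emph{Then $l,l'$ are low, and $l\sim l'$.} They are low by Lemma~\ref{lem:modp}(a). The plane $U^*=U(l,l')$ has level $N$ and $k(U^*)=k-1$ by Lemmas~\ref{lem:move}(b) and~\ref{lem:modp}(b), and $\Lambda_l,\Lambda_{l'}\in\operatorname{Low}(U^*)$. The induction hypothesis applies to $U^*$. (For $k=1$ this shows that there are no good pairs, since $p\mid\operatorname{lev}(U^*)$ forces $k(U^*)\ge1$.)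

A line that is neutral and congruent to both $d_0$ and $d_\infty$ belongs to no linked pair and to no good pair. Call such a line \emph{special}, and call all other lines \emph{ordinary}. Ordinary lines are low: a non-neutral line has $m_0\ne m_\infty$, and the others are covered by Lemma~\ref{lem:modp}(a).

\medskip
\emph{Step 1. For every $U\in\mathcal{P}$, ordinary lines exist, and their points lie in one component $c_1(U)$ of $\mathcal{B}_{<N}$.}

\emph{Case $M_0\ne M_\infty$.} By Lemma~\ref{lem:lattices}(a) and (i), non-neutral lines exist and are all related by $\sim$. Let $l$ be neutral and ordinary, and $u=\sigma_0(l)=\pm\sigma_\infty(l)$. Suppose first that $l\not\equiv d_0$. Choose $y_0\in M_\infty$ with $\omega(u,y_0)=1$. The vectors $y_0$ and $y_0+u$ form a basis of $M_\infty$, so one of them, say $y$, satisfies $\mathbb{Q}y\not\equiv d_\infty$. Then $(l,\mathbb{Q}y)$ is a good pair, and $\mathbb{Q}y$ is non-neutral by Lemma~\ref{lem:lattices}(b). Otherwise $l\not\equiv d_\infty$. Choose $v_0\in M_0$ with $\omega(u,v_0)=1$; one of the basis vectors $v_0$,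 $v_0+u$ of $M_0$, say $v$, satisfies $\mathbb{Q}v\not\equiv d_0$, the pair $(\mathbb{Q}v,l)$ is good, and $\mathbb{Q}v$ is non-neutral. In both cases (ii) relates $l$ to a non-neutral line.

\emph{Case $M_0=M_\infty=M$.} All lines are neutral. Let $l,l'$ be adjacent in the Farey graph of $M$. Then $[l,l']=[l',l]=1$, and $l,l'$ are not both $\equiv d_0$ and not both $\equiv d_\infty$; in particular they are not both special. Suppose both are ordinary. If neither $(l,l')$ nor $(l',l)$ is good, then ($l\equiv d_0$ or $l'\equiv d_\infty$) and ($l'\equiv d_0$ or $l\equiv d_\infty$). Of the four combinations, two put both lines on the same $d_\bullet$, and the other two make $l$ or $l'$ special; all are excluded. So adjacent ordinary lines satisfy $l\sim l'$ by (ii). The neighbors of a special line are ordinary, and they form a sequence in which consecutive terms are adjacent, so they are all related by $\sim$. Hence ordinary lines exist, and along a Farey path between two ordinary lines all ordinary vertices are related by $\sim$.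

\medskip
\emph{Step 2. If $U\in\mathcal{P}$ and $l$ is a special low line of $U$, then $\Lambda_l\in c_1(U)$.}

No move at $l$ lowers the level or $k$. Instead we make a move that preserves both and preserves $c_1$, and we use induction on $z_0(l;U)$, over all such pairs $(U,l)$. Let $u=\sigma_0(l)=\pm\sigma_\infty(l)$. As $l$ is neutral and low, $m_0(l)=m_\infty(l)>1$. Choose $y\in M_\infty$ with $\omega(u,y)=1$, and put $l'=\mathbb{Q}y$ and $U^*=U(l,l')$. Since $u,y$ is a basis of $M_\infty$ and $l\equiv d_\infty$, we have $l'\not\equiv d_\infty$; so $l'$ is ordinary and $\Lambda_{l'}\in c_1(U)$. Next, $[l,l']=1$ gives $\operatorname{lev}(U^*)=N$, and Lemma~\ref{lem:modp}(b) with $\epsilon_0=0$, $\epsilon_\infty=1$ gives $k(U^*)=k$. Thus $U^*\in\mathcal{P}$. By Lemma~\ref{lem:modp}(c), $xl'$ is an ordinary line of $U^*$, so $\Lambda_{l'}\in c_1(U^*)$ and $c_1(U^*)=c_1(U)$.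

Now view $l$ as a line of $U^*$, where it is still low. If it is ordinary there, then $\Lambda_l\in c_1(U^*)$ by Step~1. If it is special there, then $z_0(l;U^*)=z_0(l;U)/m_0(l;U)<z_0(l;U)$ by Lemma~\ref{lem:move}(c), and $\Lambda_l\in c_1(U^*)$ by induction. This proves Step~2, and the proposition holds with $c(U)=c_1(U)$.
\end{proof}

In particular, two planes of level $N$ that are incident with a common point of level less than $N$ have the same component $c$.

\begin{proposition}\label{prop:B}
Let $\Lambda$ be a point of level $N$, and let $U,U'$ be planes of level $N$ incident with $\Lambda$. Then $c(U)=c(U')$.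
\end{proposition}

\begin{proof}
The idea is to walk from $U$ and from $U'$ to a common plane by moves that fix $\Lambda$, keep the level $N$ and pivot about a low point. Moves of one kind make the modules $U[x]$ and $U'[x]$ agree; moves of the opposite kind then do the same for $x^{-1}$.

Let $\Lambda\cap W=Rs$. The plane $x^jU$ has the same level and the same neighbors as $U$, so $c(x^jU)=c(U)$. By Lemma~\ref{lem:basic}(c), $U$ contains $x^as$ for some $a$, so we may assume $s\in U$, and also $s\in U'$. Let $\mathcal{S}$ be the set of planes of level $N$ that contain $s$, and put $l=\mathbb{Q}s$.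

Let $U\in\mathcal{S}$. The entries of $s$ are coprime, so $s$ generates $l\cap V$. Since $\operatorname{lev}(\Lambda)=\operatorname{lev}(U)$, Lemma~\ref{lem:pointplane} gives $m_0(l)=m_\infty(l)=1$, that is, $s=\pm\sigma_0(l)=\pm\sigma_\infty(l)$, and Lemma~\ref{lem:modp}(a) gives $l\equiv d_0$ and $l\equiv d_\infty$. Choose $y\in M_\infty$ and $v\in M_0$ with $\omega(s,y)=\pm1$ and $\omega(s,v)=\pm1$, and put
\[
U^+=U(l,\mathbb{Q}y)=\mathbb{Q}s\oplus\mathbb{Q}xy,\qquad U^-=x^{-1}U(\mathbb{Q}v,l)=\mathbb{Q}s\oplus\mathbb{Q}x^{-1}v .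
\]
We call these a $(+)$-move and a $(-)$-move. By Lemma~\ref{lem:move}(b), $U^\pm$ have level $N$, so $U^\pm\in\mathcal{S}$. Since $s,y$ is a basis of $M_\infty$ and $s,v$ is a basis of $M_0$, we have $\mathbb{Q}y\not\equiv d_\infty$ and $\mathbb{Q}v\not\equiv d_0$, so both lines are low by Lemma~\ref{lem:modp}(a). Their points are incident with $U^+$ and $U^-$, respectively. Hence $c(U^\pm)=c(U)$.

As $s$ is part of an $R_{\mathbb{Q}}$-basis, there is $t\in W_{\mathbb{Q}}$ with $\det(s,t)=1$. Every $U\in\mathcal{S}$ has a basis $s,g$ with $g=x^{i}t+fs$, where $i=i(U)$ and $f\in R_{\mathbb{Q}}$. Writing $y=\alpha g+\beta s$ with $\alpha,\beta\in\mathbb{Q}$, $\alpha\ne0$, we see that $U^+$ has the basis $s$, $x^{i+1}t+x(f+\beta/\alpha)s$. So a $(+)$-move replaces $(i,f)$ by $(i+1,x(f+\text{constant}))$, and in the same way a $(-)$-move replaces it by $(i-1,x^{-1}(f+\text{constant}))$. After sufficiently many $(+)$-moves, $f\in\mathbb{Q}[x]$, and then $U[x]=\mathbb{Q}[x]s+\mathbb{Q}[x]x^it$. Applying suitable numbers of $(+)$-moves to $U$ and to $U'$, we may therefore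 assume
\begin{equation}\label{eq:agree}
i(U)=i(U'),\qquad U[x]=U'[x].
\end{equation}

We claim that $(-)$-moves can be chosen so as to preserve \eqref{eq:agree}. By \eqref{eq:agree}, $\omega_U=\omega_{U'}$ and $E^0_U=E^0_{U'}$. Choose $e\in E^0_U$ such that $\omega_U(s,e)\in\mathbb{Z}[x]$ has constant coefficient $1$; this is possible since $\omega_U(s,M_0)=\mathbb{Z}$. Let $v\in M_0(U)$ and $v'\in M_0(U')$ be the constant terms of $e$ with respect to $U$ and $U'$. Then $\omega_U(s,v)=1=\omega_{U'}(s,v')$, so $v$ and $v'$ are admissible, and both are congruent to $e$ modulo $xU[x]=xU'[x]$. By the proof of Lemma~\ref{lem:move}(a),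
\[
U^-[x]=x^{-1}\bigl(\mathbb{Q}v+xU[x]\bigr)=x^{-1}\bigl(\mathbb{Q}e+xU[x]\bigr)=U'^-[x],
\]
and both indices $i$ drop by one. After sufficiently many such pairs of $(-)$-moves, $f$ and $f'$ lie in $\mathbb{Q}[x^{-1}]$, so $U[x^{-1}]=\mathbb{Q}[x^{-1}]s+\mathbb{Q}[x^{-1}]x^it=U'[x^{-1}]$. Then $U=U[x]\cap U[x^{-1}]=U'$. Since no move changes $c$, the proposition follows.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:descent}]
Let $N\ge2$. We claim that two vertices of $\mathcal{B}_{<N}$ that are joined by a path in $\mathcal{B}_{\le N}$ are joined in $\mathcal{B}_{<N}$. Consider a maximal run of consecutive vertices of level $N$ in the path. By Lemma~\ref{lem:pointplane}, a plane of level less than $N$ is incident only with points of level less than $N$, so the run begins and ends with a plane. It has the form $U_1,\Lambda_1,U_2,\dots,\Lambda_{r-1},U_r$ and is preceded by a point $\Lambda'\in\operatorname{Low}(U_1)$ and followed by a point $\Lambda''\in\operatorname{Low}(U_r)$. By Proposition~\ref{prop:B}, $c(U_1)=\dots=c(U_r)$, so by Proposition~\ref{prop:A}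 the points $\Lambda'$ and $\Lambda''$ are joined in $\mathcal{B}_{<N}$. Replacing each run proves the claim.

Two vertices of level one are joined by a path in $\mathcal{B}$ by Proposition~\ref{prop:Bconnected}. This path lies in some $\mathcal{B}_{\le N}$, and applying the claim for $N,N-1,\dots,2$ gives a path in $\mathcal{B}_{\le1}$.
\end{proof}

This completes the proof of Theorem~\ref{thm:main}.

\begin{remark}
The arithmetic of the coefficient ring $\mathbb{Z}$ enters in three places. Finiteness of the residue fields makes the levels positive integers, on which one can induct. The equality $SL_2(\mathbb{Z})=E_2(\mathbb{Z})$ gives the connectivity of the Farey graph and the passage through a plane of level one in the proof of Theorem~\ref{thm:main}. The archimedean absolute value and Minkowski's theorem produce, in Lemma~\ref{lem:lattices}, the moves that lower the level.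
\end{remark}

\section{Localizations}\label{sec:local}

Once $SL_2=E_2$ is known for a ring $A$, inverting a prime element $\pi$ calls for a much simpler descent. A unimodular column over $A[\pi^{-1}]$ can be scaled into $A^2$, where its entries generate an ideal of finite colength. Property $(*)$ lets us make the second entry divisible by $\pi$, and dividing that entry by $\pi$ lowers the colength.

\begin{proposition}\label{prop:step}
Let $A$ be a localization of $R$ with $SL_2(A)=E_2(A)$, and let $\pi\in A$ be a prime element such that $A/\pi A$ has property $(*)$. Then $SL_2(A')=E_2(A')$ for $A'=A[\pi^{-1}]$.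
\end{proposition}

\begin{proof}
The ring $A$ is a noetherian unique factorization domain of Krull dimension at most $2$. Call $(a,b)\in A^2$ \emph{admissible} if $\gcd(a,b)=1$ and the ideal $(a,b)$ contains a power of $\pi$. Every unimodular column over $A'$ is a unit multiple of an admissible one. Indeed, multiplying by a power of $\pi$ gives $(a,b)\in A^2$ with $\pi^m\in(a,b)$ for some $m$; the greatest common divisor of $a$ and $b$ divides $\pi^m$, so it is a power of $\pi$ up to a unit, and we divide by it. By Lemma~\ref{lem:columns} it suffices to show that every admissible column has the form $\eta\gamma e_1$ with $\eta\in A'^\times$ and $\gamma\in E_2(A')$.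

Let $(a,b)$ be admissible. Primes of height one in $A$ are principal, so every prime containing $a$ and $b$ has height two and is maximal; hence $A/(a,b)$ has finite length $\lambda$. We use induction on $\lambda$. If $\lambda=0$, then $(a,b)$ is the first column of a matrix in $SL_2(A)=E_2(A)$.

Let $\lambda>0$. By property $(*)$, an element of $E_2(A/\pi A)$ moves the reduction of $(a,b)$ to a column with second entry $0$. Lift it to $E_2(A)$, factor by factor, and apply the lift to $(a,b)$. This does not change the ideal generated by the entries, so we may assume $b=\pi b'$. Then $\pi\nmid a$. Moreover $(a,\pi)\ne A$: otherwise $1=r+t\pi$ with $r\in(a,b)$ and $t\in A$, and raising to the $m$-th power, where $\pi^m\in(a,b)$, gives $1\in(a,b)$, contrary to $\lambda>0$. The sequence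
\[
0\to A/(a,b')\xrightarrow{\ \pi\ }A/(a,\pi b')\to A/(a,\pi)\to0
\]
is exact; for injectivity, if $\pi c=ra+t\pi b'$, then $\pi\mid r$ because $\pi$ is prime and $\pi\nmid a$, so $c\in(a,b')$. Thus $A/(a,b')$ has length less than $\lambda$. The column $(a,b')$ is admissible, since $(a,b)\subset(a,b')$ and a common divisor of $a,b'$ divides $a,b$. By induction $(a,b')=\eta\gamma e_1$. With $\delta=\operatorname{diag}(1,\pi)\in GL_2(A')$ we get $(a,b)=\delta\eta\gamma e_1=\eta(\delta\gamma\delta^{-1})e_1$, and $\delta\gamma\delta^{-1}\in E_2(A')$.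
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:local}]
Each $R_j$ is a localization of $R$. Starting from Theorem~\ref{thm:main} and applying Proposition~\ref{prop:step} $m$ times gives $SL_2(R_m)=E_2(R_m)$. As a ring, $R_m$ is generated by $x^{\pm1},\pi_1^{-1},\dots,\pi_m^{-1}$, so it is additively spanned by the monomials in the units $x,\pi_1,\dots,\pi_m$ with integer exponents, and $E_2(R_m)$ is finitely generated by Lemma~\ref{lem:fg}.

For the examples, let $\pi$ be a prime number or one of the five polynomials. The quotients are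
\begin{gather*}
R/pR=\mathbb{F}_p[x,x^{-1}],\qquad R/(x\mp1)=\mathbb{Z},\qquad R/(x^2+1)=\mathbb{Z}[i],\\
R/(x^2+x+1)=\mathbb{Z}[e^{2\pi i/3}],\qquad R/(x^2-x-1)=\mathbb{Z}\bigl[\tfrac{1+\sqrt5}2\bigr],
\end{gather*}
because the image of $x$ is already a unit in each of the rings on the right. The first is a localization of the Euclidean domain $\mathbb{F}_p[x]$, and the others are Euclidean domains. So each $\pi$ is a prime element of $R$, and $R/\pi R$ has property $(*)$. In a localization $A=S^{-1}R$, the element $\pi$ either becomes a unit or remains prime, and in the second case $A/\pi A$ is a localization of $R/\pi R$ and has property $(*)$ by Section~\ref{sec:prelim}. Inverting the prime divisors of $n$ and the chosen polynomials one after another, and skipping any element that has already become a unit, we obtain a chain of rings that satisfies the hypotheses of the theorem.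
\end{proof}
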